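\title{Hopf Vector Fields Minimize Volume on Quotients of Odd-Dimensional Spheres}

\begin{abstract}
Let $M=S^{2m+1}/\Gamma$ be a complete manifold of constant curvature $1$ other than the sphere. We prove that every $C^1$ vector field of constant length $r>0$ on $M$, viewed as a submanifold of the tangent bundle with the Sasaki metric, has volume at least $(1+r^2)^m\operatorname{vol}(M)$, with equality exactly for the Hopf fields of length $r$. The bound follows from a weighted inequality that holds for fields of arbitrary length. The proof turns the field into an equivariant embedding $S^{2m+1}\to S^{4m+3}$, minimizes mass in the homology class that the embedding defines in a quotient of $S^{4m+3}$, and bounds the mass of the minimizer from below by a monotonicity identity. On the sphere itself, for $m\ge2$, short Hopf fields are not minimizers.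
\end{abstract}

\section{The volume of a vector field}\label{sec:intro}

Throughout, $m\ge1$ is an integer, $n=2m+1$, and $S^n$ is the unit sphere of $\mathbb R^{n+1}$. A connected complete Riemannian $n$-manifold $M$ of constant sectional curvature $1$ is a quotient $S^n/\Gamma$, where $\Gamma$ is a finite subgroup of $O(n+1)$ acting freely on $S^n$. Freeness means that no $g\ne1$ in $\Gamma$ has the eigenvalue $1$. We identify a vector field on $M$ with its lift, a map $V\colon S^n\to\mathbb R^{n+1}$ with
\begin{equation}\label{eq:lift}
\langle V(x),x\rangle=0,\qquad V(gx)=gV(x)\quad(x\in S^n,\ g\in\Gamma).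
\end{equation}

The Sasaki metric on $TM$ is the metric in which a curve $t\mapsto(c(t),v(t))$, with $v(t)\in T_{c(t)}M$, has squared speed $|c'|^2+|Dv/dt|^2$. A $C^1$ field $V$ embeds $M$ in $TM$ and pulls this metric back to $|X|^2+|\nabla_XV|^2=\langle PX,X\rangle$, where $P=I+(\nabla V)^t\nabla V$ and $\nabla V$ is the endomorphism $X\mapsto\nabla_XV$ of $T_xM$. The \emph{volume} of $V$ is the volume of the submanifold $V(M)\subset TM$:
\[
\operatorname{Vol}(V)=\int_M\sqrt{\det P}\,dv_g=\int_M\sqrt{\det\bigl(I+(\nabla V)^t\nabla V\bigr)}\,dv_g .
\]
Since $P\ge I$, we have $\operatorname{Vol}(V)\ge\operatorname{vol}(M)$, with equality only if $\nabla V=0$. The volume thus measures how far $V$ is from being parallel. In curvature $1$ only the zero field is parallel: a parallel field is annihilated by the curvature operator, whereas $R(X,V)V=|V|^2X$ for $X\perp V$. If we exclude the zero field by prescribing the length $|V|\equiv r>0$, we are led to ask which fields come closest to being parallel.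

The sphere offers a family of candidates. Let $J$ be an orthogonal complex structure on $\mathbb R^{2m+2}$, that is, $J\in O(2m+2)$ and $J^2=-I$. Then $J^t=J^{-1}=-J$, so $H(x)=Jx$ is a unit field tangent to $S^n$. A \emph{Hopf field of length $r$} on $S^n$ is a field $rH$ of this form, and a Hopf field on $M$ is a field whose lift is a Hopf field. By \eqref{eq:lift}, $rJx$ descends to $M$ exactly when $J$ commutes with $\Gamma$. On $\mathbb RP^n$, where $\Gamma=\{\pm I\}$, every $J$ does; if $\Gamma$ consists of unitary matrices acting on $\mathbb C^{m+1}=\mathbb R^{2m+2}$, multiplication by $i$ does.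

To compute the volume of a Hopf field, recall that $\nabla_XV$ is the tangential part of the Euclidean derivative $dV(X)$. Differentiating $\langle V(x),x\rangle=0$ gives the normal part, so every $C^1$ tangent field on $S^n$ satisfies
\begin{equation}\label{eq:gauss}
dV(X)=\nabla_XV-\langle X,V\rangle\,x\qquad(X\in T_xS^n).
\end{equation}
For $V=rH$ we have $dV(X)=rJX$. If $X=Jx$, this is $-rx$, which is normal, so $\nabla_HV=0$. If $X\perp x,Jx$, then $\langle JX,x\rangle=-\langle X,Jx\rangle=0$ and $\langle JX,Jx\rangle=\langle X,x\rangle=0$, so $\nabla_XV=rJX$ is again orthogonal to $x$ and $Jx$. Hence $P$ is the identity on the line $\mathbb RH$ and is multiplication by $1+r^2$ on its $2m$-dimensional complement: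
\begin{equation}\label{eq:hopf}
\sqrt{\det P}\equiv(1+r^2)^m,\qquad\operatorname{Vol}(rH)=(1+r^2)^m\operatorname{vol}(M).
\end{equation}

The following statement has been posed as a conjecture. \emph{Let $\Gamma\ne\{1\}$ and let $M=S^{2m+1}/\Gamma$ admit Hopf fields. Then for every $r>0$ the infimum of $\operatorname{Vol}(V)$ over the smooth fields $V$ on $M$ with $|V|\equiv r$ is attained, and the fields that attain it are exactly the Hopf fields of length $r$.} We prove it, for fields of class $C^1$.

\begin{theorem}\label{thm:const}
Let $M=S^{2m+1}/\Gamma$ with $\Gamma\ne\{1\}$, and let $r>0$. Every $C^1$ vector field $V$ on $M$ with $|V|\equiv r$ satisfies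
\[
\operatorname{Vol}(V)\ge(1+r^2)^m\operatorname{vol}(M),
\]
with equality if and only if $V$ is a Hopf field of length $r$. So if $M$ admits Hopf fields, the infimum is attained, exactly by the Hopf fields of length $r$.
\end{theorem}

The lower bound holds whether or not $M$ carries Hopf fields; their existence is needed only for the bound to be attained. Theorem~\ref{thm:const} is a case of an inequality in which the constraint on the length is replaced by a weight.

\begin{theorem}\label{thm:weight}
Let $M=S^{2m+1}/\Gamma$ with $\Gamma\ne\{1\}$. Every $C^1$ vector field $V$ on $M$ satisfies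
\begin{equation}\label{eq:weight}
\int_M\frac{\sqrt{\det(I+(\nabla V)^t\nabla V)}}{(1+|V|^2)^m}\,dv_g\ge\operatorname{vol}(M),
\end{equation}
with equality if and only if $V\equiv0$ or $V$ is a Hopf field of some length $r>0$. Consequently, if $|V|\ge r>0$ everywhere, then $\operatorname{Vol}(V)\ge(1+r^2)^m\operatorname{vol}(M)$, with equality if and only if $V$ is a Hopf field of length $r$.
\end{theorem}

The hypothesis $\Gamma\ne\{1\}$ cannot be dropped.

\begin{theorem}\label{thm:sphere}
If $m\ge2$, then for all sufficiently small $r>0$ the Hopf fields of length $r$ do not minimize $\operatorname{Vol}$ among the smooth fields of length $r$ on $S^{2m+1}$.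
\end{theorem}

Section~\ref{sec:short} treats the limit $r\to0$, where the role of $\Gamma$ is visible from the spectrum of the sphere, and proves Theorem~\ref{thm:sphere}. Section~\ref{sec:map} reduces Theorems~\ref{thm:const} and~\ref{thm:weight} to a statement without vector fields, Proposition~\ref{prop:equi}: an equivariantly embedded $n$-sphere in a round sphere has at least the volume of a great $n$-sphere. Section~\ref{sec:curves} proves the analogue for curves by hand, and Sections~\ref{sec:mono} and~\ref{sec:proof} prove the proposition.

\section{Short fields and the role of the group}\label{sec:short}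

Fix a $C^1$ unit field $U$ on $M$ and let $E(U)=\int_M|\nabla U|^2\,dv_g$, where $|\nabla U|^2$ is the trace of $B=(\nabla U)^t\nabla U$. Since $\det(I+r^2B)=1+r^2\operatorname{tr}B+O(r^4)$ uniformly on $M$,
\begin{equation}\label{eq:expand}
\operatorname{Vol}(rU)=\operatorname{vol}(M)+\tfrac{r^2}2E(U)+O(r^4)\qquad(r\to0).
\end{equation}
Comparing with $(1+r^2)^m=1+mr^2+O(r^4)$, we see that Theorem~\ref{thm:const} predicts $E(U)\ge2m\operatorname{vol}(M)$. This weaker inequality has a short direct proof.

Recall that the restrictions to $S^n$ of the homogeneous harmonic polynomials of degree $k$ form the eigenspace of $-\Delta$ for the eigenvalue $k(k+n-1)$, and that these eigenspaces are orthogonal and span $L^2(S^n)$. The first eigenvalues are $0$ (constants), $n$ (linear functions) and $2(n+1)$. Hence $\int|dh|^2\ge n\int h^2$ for every $C^1$ function $h$ of mean zero, with equality only for linear $h$. We denote averages over $S^n$ by a bar. For a unit tangent field $U$ on $S^n$, viewed as a map to $\mathbb R^{n+1}$, formula \eqref{eq:gauss} gives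
\begin{equation}\label{eq:dU}
|dU|^2=|\nabla U|^2+\sum_i\langle e_i,U\rangle^2=|\nabla U|^2+1,
\end{equation}
with $(e_i)$ an orthonormal basis of $T_xS^n$.

Now let $U$ be the lift of a unit field on $M$ and take $g\ne1$ in $\Gamma$. Then $\overline U=\overline{U\circ g}=g\overline U$, and $g$ has no eigenvalue $1$, so $\overline U=0$. Applying the inequality above to the components of $U$ gives $\overline{|dU|^2}\ge n$, and so $\overline{|\nabla U|^2}\ge n-1=2m$. If equality holds, then $U(x)=Ax$ is linear; $A$ is skew because $U$ is tangent and orthogonal because $|U|\equiv1$, so $A^2=-I$ and $U$ is a Hopf field. This is the reason to expect Theorem~\ref{thm:const}. It is not a proof, even for small $r$, because the error term in \eqref{eq:expand} depends on $U$.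

The group served only to kill the mean of $U$. On the sphere itself nothing forces the mean to vanish, and a deformation of $H$ with a large constant part lowers $E$.

\begin{proof}[Proof of Theorem~\ref{thm:sphere}]
Let $M=S^n$ and $H(x)=Jx$. Let $U$ be a smooth unit tangent field and $Z=U-H$. The components of $H$ are linear, so integration by parts gives $\int\langle dH,dZ\rangle=n\int\langle H,Z\rangle$, and $|H+Z|=|H|$ gives $2\langle H,Z\rangle=-|Z|^2$. With \eqref{eq:dU},
\begin{equation}\label{eq:exact}
E(U)-E(H)=2\int\langle dH,dZ\rangle+\int|dZ|^2=\int\bigl(|dZ|^2-n|Z|^2\bigr).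
\end{equation}
The right side would be most negative for constant $Z$, but $Z$ must be tangent and, to first order, orthogonal to $H$. So we project a constant: fix a unit vector $a$ and put
\[
W(x)=a-\langle a,x\rangle x-\langle a,Jx\rangle Jx,\qquad U_s=\frac{H+sW}{\sqrt{1+s^2|W|^2}} .
\]
Since $W(x)\perp x,Jx$, the field $U_s$ is a smooth unit tangent field. It depends smoothly on $(s,x)$, and $U_s-H=sW+O(s^2)$ in $C^1$, so \eqref{eq:exact} gives
\[
E(U_s)-E(H)=s^2\operatorname{vol}(S^n)\Bigl(\overline{|dW|^2}-n\overline{|W|^2}\Bigr)+O(s^3).
\]
By symmetry $\overline{x_ix_j}=\delta_{ij}/(2m+2)$, so $\overline{\langle a,x\rangle x}=a/(2m+2)$ and $\overline{\langle a,x\rangle^2}=1/(2m+2)$. The same holds with $Jx$ in place of $x$, because $J$ is an isometry of $S^n$. As $|W|^2=1-\langle a,x\rangle^2-\langle a,Jx\rangle^2$,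
\[
\overline{|W|^2}=\frac m{m+1},\qquad\overline W=\frac m{m+1}\,a,\qquad\overline{|W-\overline W|^2}=\frac m{m+1}-\frac{m^2}{(m+1)^2}=\frac m{(m+1)^2}.
\]
Each component of $W$ is the restriction of a quadratic form $Q$ (replace $a$ by $|x|^2a$). For $c=\Delta Q/(2n+2)$ the form $Q-c|x|^2$ is harmonic; it has mean zero on $S^n$, so $c$ is the mean of $Q$. Thus the components of $W-\overline W$ are eigenfunctions for the eigenvalue $2(n+1)=4(m+1)$, and
\[
\overline{|dW|^2}-n\overline{|W|^2}=\frac{4m}{m+1}-\frac{(2m+1)m}{m+1}=\frac{m(3-2m)}{m+1}.
\]
This is negative for $m\ge2$. Fix a small $s\ne0$ with $E(U_s)<E(H)$. By \eqref{eq:expand}, applied to the two fixed fields $U_s$ and $H$, we get $\operatorname{Vol}(rU_s)<\operatorname{Vol}(rH)$ for all small $r>0$. All Hopf fields of length $r$ have the same volume by \eqref{eq:hopf}, so none of them minimizes.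
\end{proof}

For $m=1$ the last quantity equals $\frac12$, and this deformation gives no conclusion.

\begin{remark}
Inequality \eqref{eq:weight} fails on $S^{2m+1}$ for every $m\ge1$. Let $u=\langle a,x\rangle$ with $|a|=1$, and $V=t(a-ux)$. Then $\nabla_XV=-tuX$ and $|V|^2=t^2(1-u^2)$, so the integrand is $(1+t^2u^2)^{n/2}(1+t^2(1-u^2))^{-m}$. Since $\overline{u^2}=1/(n+1)$, its average is $1+t^2\frac{n(1-2m)}{2(n+1)}+O(t^4)$, which is less than $1$ for small $t\ne0$.
\end{remark}

\section{A vector field as a submanifold of a larger sphere}\label{sec:map}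

For $r$ that is not small the volume is far from quadratic, and the spectral argument has no counterpart. We change the ambient space instead. The tangent bundle $TS^n$ sits in $\mathbb R^{n+1}\oplus\mathbb R^{n+1}$, and by \eqref{eq:gauss} the Euclidean metric pulled back by $x\mapsto(x,V(x))$ is $|X|^2+|\nabla_XV|^2+\langle X,V\rangle^2$. It differs from the Sasaki metric by a term of rank one, whose effect on the determinant is easy to bound. If $|V|\equiv r$, the image lies in a round sphere of radius $\sqrt{1+r^2}$, and for a Hopf field it is the intersection of this sphere with a linear subspace, the graph of $rJ$. Hopf fields thus become great spheres. To allow variable length we project radially. Put $N=2n+1$ and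
\begin{equation}\label{eq:f}
\lambda=\sqrt{1+|V|^2},\qquad f(x)=\frac1{\lambda(x)}\bigl(x,V(x)\bigr)\in S^N\subset\mathbb R^{n+1}\oplus\mathbb R^{n+1}.
\end{equation}

\begin{lemma}\label{lem:jac}
Let $V$ be a $C^1$ tangent field on $S^n$. Then $f$ is a $C^1$ embedding, and the Gram matrix $G$ of $df$ in an orthonormal basis of $T_xS^n$ satisfies
\begin{equation}\label{eq:jac}
\sqrt{\det G}\le(1+|V|^2)^{-m}\sqrt{\det P}.
\end{equation}
Equality holds at $x$ if and only if $\nabla\lambda=0$ and $\nabla_VV=0$ at $x$.
\end{lemma}

\begin{proof}
The map $(z,z')\mapsto z/|z|$ is smooth where $z\ne0$ and sends $f(x)$ to $x$. So $f$ is an injective immersion of a compact manifold, hence an embedding. In $d(\lambda f)=\lambda\,df+f\,d\lambda$ the two terms are orthogonal, because $|f|=1$ gives $df\perp f$. Therefore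
\[
\lambda^2|df(X)|^2=|X|^2+|\nabla_XV|^2+\langle X,V\rangle^2-d\lambda(X)^2,
\]
that is, $\lambda^2G=Q-ww^t$ with $Q=P+VV^t$ and $w=\nabla\lambda$. For a positive definite matrix $C$ and a vector $v$ one has $\det(C\pm vv^t)=\det C\,(1\pm\langle C^{-1}v,v\rangle)$. We use this twice, together with $P^{-1}\le I$:
\[
\det(\lambda^2G)=\det Q\,\bigl(1-\langle Q^{-1}w,w\rangle\bigr)\le\det Q=\det P\,\bigl(1+\langle P^{-1}V,V\rangle\bigr)\le\lambda^2\det P .
\]
Hence $\sqrt{\det G}\le\lambda^{1-n}\sqrt{\det P}$, and $\lambda^{1-n}=\lambda^{-2m}=(1+|V|^2)^{-m}$. The first inequality is an equality if and only if $w=0$. The second is an equality if and only if the nonnegative matrix $I-P^{-1}$ annihilates $V$, that is, $PV=V$, or $(\nabla V)^t\nabla_VV=0$; pairing with $V$ shows that this means $\nabla_VV=0$.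
\end{proof}

This explains the weight in Theorem~\ref{thm:weight}: the left side of \eqref{eq:weight}, lifted to $S^n$, bounds the volume of $f(S^n)$ from above. It remains to bound that volume from below. An embedded $n$-sphere in $S^N$ can be arbitrarily small, as $x\mapsto(\varepsilon x,\sqrt{1-\varepsilon^2}\,b)$ with $b$ a fixed unit vector shows. Symmetry prevents this.

\begin{proposition}\label{prop:equi}
Let $n\ge3$ be odd and $N\ge n$. Let $\Gamma_0$ be a group of prime order $q$ acting orthogonally and freely on $S^n$ and on $S^N$, and let $f\colon S^n\to S^N$ be a $\Gamma_0$-equivariant $C^1$ embedding. Then $\operatorname{vol}(f(S^n))\ge\operatorname{vol}(S^n)$, and equality implies $f(S^n)=E\cap S^N$ for some linear subspace $E$ of dimension $n+1$.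
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:weight}, assuming Proposition~\ref{prop:equi}]
Let $V$ be the lift of a $C^1$ field on $M$. Since $\Gamma\ne\{1\}$, a suitable power of a nontrivial element generates a subgroup $\Gamma_0\subset\Gamma$ of prime order. Let $\Gamma_0$ act on $\mathbb R^{n+1}\oplus\mathbb R^{n+1}$ by $g(z,z')=(gz,gz')$. No $g\ne1$ has the eigenvalue $1$, so the action on $S^N$ is free, and $f$ is equivariant by \eqref{eq:lift}. Lemma~\ref{lem:jac} and Proposition~\ref{prop:equi} give
\begin{equation}\label{eq:chain}
\int_{S^n}\frac{\sqrt{\det P}}{(1+|V|^2)^m}\ge\int_{S^n}\sqrt{\det G}=\operatorname{vol}(f(S^n))\ge\operatorname{vol}(S^n).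
\end{equation}
The first integrand is $\Gamma$-invariant, and dividing by $|\Gamma|$ gives \eqref{eq:weight}.

Suppose that equality holds in \eqref{eq:weight}; then both inequalities in \eqref{eq:chain} are equalities. From the second, $f(S^n)=E\cap S^N$ with $\dim E=n+1$. Points of $f(S^n)$ have nonzero first component, so the projection of $E$ to the first summand is injective, hence bijective, and $E$ is the graph of a linear map $A$ of $\mathbb R^{n+1}$. Since $(x,V(x))=\lambda(x)f(x)\in E$, we get $V(x)=Ax$, and $\langle Ax,x\rangle=0$ for all $x$ makes $A$ skew. Every skew $A$ gives a great sphere, so constancy of the length must come from the first inequality. There, both sides of \eqref{eq:jac} are continuous and have the same integral, so they agree everywhere, and $\nabla\lambda\equiv0$. Thus $|Ax|\equiv r$ on $S^n$ for a constant $r\ge0$. If $r=0$, then $V\equiv0$. Otherwise $J=A/r$ is orthogonal and skew, so $J^2=-J^tJ=-I$ and $V$ is a Hopf field of length $r$. Conversely, the integrand in \eqref{eq:weight} is identically $1$ for $V\equiv0$ and, by \eqref{eq:hopf}, for Hopf fields.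

Finally let $|V|\ge r>0$. Then $(1+|V|^2)^{-m}\le(1+r^2)^{-m}$, so the left side of \eqref{eq:weight} is at most $(1+r^2)^{-m}\operatorname{Vol}(V)$, which gives the lower bound. If $\operatorname{Vol}(V)=(1+r^2)^m\operatorname{vol}(M)$, then equality holds in \eqref{eq:weight} and $V\not\equiv0$, so $V$ is a Hopf field of some length $r'$, and \eqref{eq:hopf} forces $r'=r$. The converse is \eqref{eq:hopf}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:const}]
A field with $|V|\equiv r$ satisfies $|V|\ge r$, so the last statement of Theorem~\ref{thm:weight} gives the inequality and the equality case. If $M$ admits Hopf fields, those of length $r$ are smooth competitors that attain the bound.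
\end{proof}

\section{Equivariant curves}\label{sec:curves}

The mechanism behind Proposition~\ref{prop:equi} is already visible for $n=1$. Let $\Gamma_0$, of prime order $q$, act orthogonally and freely on $S^1$ and on $S^N$, and let $f\colon S^1\to S^N$ be an equivariant $C^1$ embedding. We claim that the curve $f(S^1)$ has length at least $2\pi$, with equality only for a great circle.

Reflections of the plane have the eigenvalue $1$, so $\Gamma_0$ acts on $S^1$ by rotations, and some $g\in\Gamma_0$ acts as the rotation by $2\pi/q$. On $\mathbb R^{N+1}$ the eigenvalues of $g$ are $q$-th roots of unity different from $1$, so the eigenvalues of $\frac12(g+g^t)$ are at most $\cos(2\pi/q)$. Hence $\langle gy,y\rangle\le\cos(2\pi/q)$: the points $y$ and $gy$ of $S^N$ are at distance at least $2\pi/q$. For any $x\in S^1$ the curve consists of $q$ arcs, from $g^jf(x)$ to $g^{j+1}f(x)$, so its length is at least $2\pi$. In case of equality each arc is a shortest path, hence an arc of a great circle. This holds for every $x$, and overlapping arcs lie on the same great circle.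

The inequality has a second proof that does not use distances. Let $p\colon S^N\to L=S^N/\Gamma_0$ be the projection.
\begin{enumerate}
\item The arc from $f(x)$ to $gf(x)$ projects to a loop in $L$ that is not contractible, since its lift is not closed. Its length is $\frac1q$ times the length of $f(S^1)$.
\item A shortest loop $\gamma$ in its free homotopy class is a closed geodesic.
\item The set $p^{-1}(\gamma)$ has length at most $q$ times the length of $\gamma$, and it contains a complete geodesic of $S^N$, a great circle of length $2\pi$.
\end{enumerate}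
This proof generalizes. In step 1 the loop becomes an $n$-cycle in $L$ that is not a boundary. In step 2 we minimize mass among integral currents. The minimizer need not be a smooth submanifold, and even a smooth one need not be a great sphere, so step 3 requires a lower bound for the volume that uses nothing but the vanishing of the first variation. We begin with that bound.

\section{A monotonicity identity in the sphere}\label{sec:mono}

We recall the setting. Let $L$ be a compact Riemannian manifold and $\mathcal H^n$ the $n$-dimensional Hausdorff measure. An $\mathcal H^n$-measurable set $\Sigma\subset L$ is \emph{countably $n$-rectifiable} if it is covered, up to an $\mathcal H^n$-null set, by countably many $n$-dimensional $C^1$ submanifolds $\Sigma_j$. The tangent spaces of $\Sigma_i$ and $\Sigma_j$ agree at almost every point of $\Sigma_i\cap\Sigma_j$, so $T_x\Sigma$ is defined almost everywhere on $\Sigma$. Given an integrable $\theta>0$ on $\Sigma$, consider the finite measure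
\begin{equation}\label{eq:mu}
\mu(B)=\int_{B\cap\Sigma}\theta\,d\mathcal H^n .
\end{equation}
Let $B_\varepsilon(y)$ be the closed geodesic ball and $\omega_n$ the volume of the unit ball of $\mathbb R^n$. The \emph{density} of $\mu$ at $y$ is $\lim_{\varepsilon\to0}\mu(B_\varepsilon(y))/(\omega_n\varepsilon^n)$, when the limit exists. It exists and equals $\theta(y)$ at $\mu$-almost every $y$. If $\Sigma$ is a compact $C^1$ submanifold and $\theta=1$, it equals $1$ at every point of $\Sigma$.

For a smooth field $X$ on $L$ put $\operatorname{div}_\Sigma X(x)=\sum_i\langle\nabla_{e_i}X,e_i\rangle$, with $(e_i)$ an orthonormal basis of $T_x\Sigma$. Let $\varphi_t$ be the flow of $X$. By the area formula, the set $\varphi_t(\Sigma)$ with multiplicity $\theta\circ\varphi_t^{-1}$ has mass $\int J_t\,d\mu$, where $J_t=\sqrt{\det\langle d\varphi_te_i,d\varphi_te_j\rangle}=1+t\operatorname{div}_\Sigma X+O(t^2)$ uniformly. The derivative of the mass at $t=0$ is therefore $\int\operatorname{div}_\Sigma X\,d\mu$, and we call $\mu$ \emph{stationary} if this integral vanishes for every smooth $X$.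

Now let $L=S^N$, fix $y\in S^N$, and put $u(x)=\langle x,y\rangle$. Let $y^T(x)=y-u(x)x$ be the gradient of $u$ on $S^N$, so that $|y^T|^2=1-u^2$, and let $\Pi_x$ be the orthogonal projection of $\mathbb R^{N+1}$ onto $T_x\Sigma$. Since $T_x\Sigma\perp x$, we have $\Pi_xy=\Pi_xy^T$. For $e\in T_x\Sigma$ the Euclidean derivative of $y^T$ is $-\langle y,e\rangle x-ue$, so $\nabla_ey^T=-ue$, and for a smooth function $\phi$,
\begin{equation}\label{eq:div}
\operatorname{div}_\Sigma\bigl(\phi(u)y^T\bigr)=\phi'(u)|\Pi_xy|^2-nu\,\phi(u).
\end{equation}
To compute the total mass of $\mu$ from stationarity we want a field whose divergence is $1$ in the model case of a great $n$-sphere through $y$. There $|\Pi_xy|^2=1-u^2$, and we need $(1-u^2)\phi'-nu\phi=1$. Multiplying by $(1-u^2)^{n/2-1}$ turns this into $\bigl((1-u^2)^{n/2}\phi\bigr)'=(1-u^2)^{n/2-1}$. The solution that stays bounded at the antipode $u=-1$ is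
\[
\psi(u)=(1-u^2)^{-n/2}\int_{-1}^u(1-s^2)^{\frac n2-1}\,ds,\qquad-1<u<1 .
\]
For $n=2$, for instance, $\psi=1/(1-u)$. The function blows up at $u=1$: a field of divergence $1$ on a closed manifold needs a sink, and the sink at $y$ will see the density of $\mu$ there.

\begin{lemma}\label{lem:psi}
The function $\psi$ extends smoothly to $(-\infty,1)$, satisfies $(1-u^2)\psi'=1+nu\psi$ on $[-1,1)$, and $\psi'>0$ on $(-1,1)$.
\end{lemma}

\begin{proof}
The substitution $s=-1+(1+u)t$ gives $1-s^2=(1+u)\,t\,(2-(1+u)t)$ and
\[
\psi(u)=(1-u)^{-n/2}\int_0^1t^{\frac n2-1}\bigl(2-(1+u)t\bigr)^{\frac n2-1}\,dt .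
\]
For $u<1$ and $0\le t\le1$ we have $2-(1+u)t\ge\min(2,1-u)>0$, so the right side is smooth on $(-\infty,1)$. The differential equation holds on $(-1,1)$ by construction and at $-1$ by continuity. For $0\le u<1$ it gives $\psi'>0$, because $\psi>0$. For $-1<u<0$ we have $|s|>|u|$ on $(-1,u)$, so
\[
\int_{-1}^u(1-s^2)^{\frac n2-1}\,ds<\frac1{|u|}\int_{-1}^u|s|(1-s^2)^{\frac n2-1}\,ds=\frac{(1-u^2)^{n/2}}{n|u|},
\]
which says $n|u|\psi<1$, that is, $1+nu\psi>0$.
\end{proof}

\begin{lemma}\label{lem:mono}
Let $\mu$ be a stationary measure of the form \eqref{eq:mu} on $S^N$, and let $y\in S^N$ be a point at which the density $\Theta$ of $\mu$ exists. Then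
\[
\mu(S^N)=\Theta\operatorname{vol}(S^n)+\int_{S^N\setminus\{y\}}\delta_y\,d\mu,\qquad\delta_y(x)=\psi'(u)\bigl(1-u^2-|\Pi_xy|^2\bigr)\ge0 .
\]
\end{lemma}

The factor $1-u^2-|\Pi_xy|^2$ is the squared length of the component of $y^T(x)$ normal to $\Sigma$. For $x\ne\pm y$ it vanishes exactly when the great circle through $x$ and $y$ is tangent to $\Sigma$ at $x$. The sign of $\psi'$ makes the error term nonnegative, and its strict positivity will give the equality case.

\begin{proof}
By \eqref{eq:div} and Lemma~\ref{lem:psi}, the field $\psi(u)y^T$ has divergence $\psi'|\Pi_xy|^2+1-(1-u^2)\psi'=1-\delta_y$ away from $y$. It is singular at $y$, so we freeze $\psi$ near $u=1$. Let $0<\varepsilon<\pi/2$ and $c=\cos\varepsilon$, so that $B_\varepsilon(y)=\{u\ge c\}$. Choose smooth functions $\chi_k\colon\mathbb R\to[0,1]$ with $\chi_k=1$ on $(-\infty,c-\frac1k]$ and $\chi_k=0$ on $[c,\infty)$, and put $\phi_k(u)=\psi(-1)+\int_{-1}^u\chi_k\psi'\,ds$, a smooth function on $\mathbb R$. As $k\to\infty$, $\phi_k(u)\to\psi(\min(u,c))$ uniformly on $[-1,1]$, while $\phi_k'$ stays bounded and tends to $\psi'$ for $u<c$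 and vanishes for $u\ge c$. Stationarity for the fields $\phi_k(u)y^T$, formula \eqref{eq:div} and dominated convergence give
\begin{equation}\label{eq:eps}
\mu(\{u<c\})=\int_{\{u<c\}}\delta_y\,d\mu+n\,\psi(c)\int_{B_\varepsilon(y)}u\,d\mu .
\end{equation}
Let $\varepsilon\to0$ and put $I_n=\int_{-1}^1(1-s^2)^{\frac n2-1}ds$. Since $1-c^2=\sin^2\varepsilon$, we have $\varepsilon^n\psi(c)\to I_n$. Since $c\le u\le1$ on the ball, $\varepsilon^{-n}\int_{B_\varepsilon(y)}u\,d\mu\to\omega_n\Theta$. The last term of \eqref{eq:eps} thus tends to $n\omega_nI_n\Theta$. In polar coordinates $\operatorname{vol}(S^n)=n\omega_n\int_0^\pi\sin^{n-1}\rho\,d\rho$, and $s=-\cos\rho$ turns the integral into $I_n$, so the limit is $\Theta\operatorname{vol}(S^n)$. The sets $\{u<c\}$ increase to $S^N\setminus\{y\}$, and $\mu(\{y\})=0$. Monotone convergence, applied to the other two terms, completes the proof.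
\end{proof}

\section{Equivariant spheres}\label{sec:proof}

We prove Proposition~\ref{prop:equi}, following the three steps of Section~\ref{sec:curves}.

\subsection*{The quotients}
Let $M_0=S^n/\Gamma_0$ and $L=S^N/\Gamma_0$, and let $p\colon S^N\to L$ be the projection, a $q$-fold covering and a local isometry. Let $g\ne1$ act on $\mathbb R^{n+1}$. Its nonreal eigenvalues come in conjugate pairs of product $1$, the eigenvalue $1$ does not occur, and $n+1$ is even; so $-1$ has even multiplicity and $\det g=1$. Hence $M_0$ is a closed oriented manifold, with fundamental class $[M_0]$ generating $H_n(M_0;\mathbb Z)\cong\mathbb Z$. The map $f$ induces a $C^1$ immersion $F\colon M_0\to L$. It is injective: if $f(x')=gf(x)=f(gx)$, then $x'=gx$. Moreover $p^{-1}(F(M_0))=f(S^n)$, so $\operatorname{vol}(f(S^n))=q\operatorname{vol}(F(M_0))$.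

\subsection*{The class $F_*[M_0]$ is not zero}
We know nothing about $f$ except its equivariance, which determines the effect of $F$ on fundamental groups. We therefore map everything to a space in which maps are determined by that effect. A $K(G,1)$ is a connected CW complex $K$ with $\pi_1(K)\cong G$ and $\pi_i(K)=0$ for $i\ge2$. We use three textbook facts.
\begin{itemize}
\item[(i)] If $X$ is a connected CW complex with $\pi_i(X)=0$ for $2\le i\le n-1$, where $n\ge3$, then attaching cells of dimension at least $n+1$, to kill $\pi_n,\pi_{n+1},\dots$ in turn, gives a $K(\pi_1(X),1)$ in which the inclusion of $X$ induces an isomorphism on $\pi_1$.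
\item[(ii)] If $Y$ is a connected pointed CW complex and $K$ is a $K(G,1)$, every homomorphism $\pi_1(Y)\to\pi_1(K)$ is induced by a pointed map $Y\to K$, unique up to homotopy. In particular, any two $K(G,1)$ are homotopy equivalent.
\item[(iii)] The infinite lens space $S^\infty/\mathbb Z_q$ is a $K(\mathbb Z_q,1)$ with one cell in each dimension, and its cellular boundary map $C_k\to C_{k-1}$ is $0$ for odd $k$ and multiplication by $q$ for even $k\ge2$. Hence $H_k(K(\mathbb Z_q,1);\mathbb Z)\cong\mathbb Z_q$ for odd $k$.
\end{itemize}
Smooth manifolds are CW complexes. Since $N\ge n\ge3$, both spheres are simply connected. Fix $x_0\in S^n$ and identify $\pi_1(M_0)$ with $\Gamma_0$ by sending a loop to the element $g$ for which the lift starting at $x_0$ ends at $gx_0$; do the same for $L$ with the point $f(x_0)$. The map $f$ sends such a lift to a path from $f(x_0)$ to $gf(x_0)$, so $F_*\colon\pi_1(M_0)\to\pi_1(L)$ is the identity of $\Gamma_0$, in particular an isomorphism.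

As $\pi_i(M_0)=\pi_i(S^n)=0$ for $2\le i\le n-1$, fact (i) gives a $K(\Gamma_0,1)$, say $K$, with inclusion $\iota\colon M_0\to K$. The pair $(K,M_0)$ has no relative cells of dimension $n$, so $H_n(K,M_0;\mathbb Z)=0$ and $\iota_*\colon H_n(M_0;\mathbb Z)\to H_n(K;\mathbb Z)$ is onto. The group $\Gamma_0$ is cyclic of order $q$ and $n$ is odd, so the target is $\mathbb Z_q\ne0$ by (ii) and (iii). Hence $\iota_*[M_0]\ne0$. By (ii) there is a pointed map $\kappa\colon L\to K$ inducing $\iota_*\circ F_*^{-1}$ on $\pi_1$. Then $\kappa\circ F$ and $\iota$ induce the same homomorphism, so they are homotopic, and $\kappa_*F_*[M_0]=\iota_*[M_0]\ne0$. We conclude that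
\begin{equation}\label{eq:nonzero}
F_*[M_0]\ne0\quad\text{in }H_n(L;\mathbb Z).
\end{equation}
This is the only place where the nontriviality of the group is used; for the trivial group and $N>n$, the group $H_n(S^N;\mathbb Z)$ vanishes.

\subsection*{A minimizer in the class}
We need a class of generalized submanifolds in which volume can be minimized. It must keep integer coefficients, for two reasons. For $n<N$ the class \eqref{eq:nonzero} is invisible over the reals, because $H^n(L;\mathbb R)$ injects into $H^n(S^N;\mathbb R)=0$. And Lemma~\ref{lem:mono} is useful only at a point of density at least $1$.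

An \emph{integer rectifiable $k$-current} in $L$ is a functional on smooth $k$-forms,
\[
T(\omega)=\int_\Sigma\omega_x(\xi(x))\,\theta(x)\,d\mathcal H^k(x),
\]
where $\Sigma$ is countably $k$-rectifiable, $\theta$ is integrable with values in the positive integers, and $\xi(x)$ is a measurable choice of unit $k$-vector orienting $T_x\Sigma$. Let $\|T\|$ be the measure \eqref{eq:mu} defined by $\Sigma$ and $\theta$; the \emph{mass} of $T$ is $\mathbf M(T)=\|T\|(L)$. The boundary is defined by $\partial T(\eta)=T(d\eta)$, and $T$ is \emph{integral} if $T$ and $\partial T$ are both integer rectifiable. Integral currents form a chain complex, and Lipschitz maps $\varphi$ induce chain maps $\varphi_\#$. If $\varphi$ is a $C^1$ embedding, $\varphi_\#T$ is carried by $\varphi(\Sigma)$ with multiplicity $\theta\circ\varphi^{-1}$. We use the following theorem of Federer and Fleming \cite{FF}; see also \cite[4.4.1 and 5.1.6]{Fed}.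

\begin{theorem}[Federer--Fleming]\label{thm:FF}
For a compact Riemannian manifold $L$, the homology of the complex of integral currents in $L$ is naturally isomorphic to $H_*(L;\mathbb Z)$, and each integral homology class contains an integral current of least mass.
\end{theorem}

Integration over $M_0$ is an integral cycle representing $[M_0]$. Its image $T_0$ under $F_\#$ is integration over $F(M_0)$, has mass $\operatorname{vol}(F(M_0))$, and represents $F_*[M_0]$ by naturality. Let $T$ be a current of least mass in this class, given by a set $\Sigma_T\subset L$ and a multiplicity $\theta\ge1$. By \eqref{eq:nonzero}, $T\ne0$, so $\|T\|\ne0$. If $\varphi_t$ is the flow of a smooth field $X$ on $L$, then $\varphi_t$ is homotopic to the identity, so $\varphi_{t\#}T$ lies in the same class and $\mathbf M(\varphi_{t\#}T)\ge\mathbf M(T)$ for all $t$. The derivative at $t=0$ vanishes, which by Section~\ref{sec:mono} says that $\|T\|$ is stationary in $L$.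

\subsection*{The lower bound}
Lemma~\ref{lem:mono} lives on the sphere, so we lift. Let $\Sigma=p^{-1}(\Sigma_T)$ and let $\mu$ be the measure \eqref{eq:mu} on $S^N$ defined by $\Sigma$ and $\theta\circ p$. Since $p$ is a local isometry, $\Sigma$ is countably $n$-rectifiable, $dp$ maps $T_x\Sigma$ onto $T_{p(x)}\Sigma_T$, the density of $\mu$ at $x$ is the density of $\|T\|$ at $p(x)$, and for bounded measurable $h$,
\[
\int_{S^N}h\,d\mu=\int_L\ \sum_{x\in p^{-1}(z)}h(x)\;d\|T\|(z).
\]
Taking $h=1$ gives $\mu(S^N)=q\,\mathbf M(T)$. Given a smooth field $Y$ on $S^N$, define a smooth field on $L$ by $X(z)=\sum_{x\in p^{-1}(z)}dp_xY(x)$. Over an evenly covered open set, $X$ is the sum of the images of $Y$ under $q$ isometries, so $\operatorname{div}_{\Sigma_T}X(z)=\sum_{x\in p^{-1}(z)}\operatorname{div}_\Sigma Y(x)$. Taking $h=\operatorname{div}_\Sigma Y$ gives $\int\operatorname{div}_\Sigma Y\,d\mu=\int\operatorname{div}_{\Sigma_T}X\,d\|T\|=0$. Thus $\mu$ is stationary. As $\mu\ne0$ and $\theta\ge1$, there is a point $y$ at which the density exists and is at least $1$. Lemma~\ref{lem:mono} gives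
\begin{equation}\label{eq:final}
\operatorname{vol}(f(S^n))=q\,\mathbf M(T_0)\ge q\,\mathbf M(T)=\mu(S^N)\ge\operatorname{vol}(S^n).
\end{equation}

\subsection*{The case of equality}
Suppose $\operatorname{vol}(f(S^n))=\operatorname{vol}(S^n)$. Then \eqref{eq:final} shows $\mathbf M(T_0)=\mathbf M(T)$, so $T_0$ is itself a minimizer, and we may take $T=T_0$. No regularity theory is needed: now $\Sigma=f(S^n)$ is a compact $C^1$ submanifold, $\theta=1$, and $\mu$ is the volume measure of $\Sigma$. It is stationary, has total mass $\operatorname{vol}(S^n)$, and has density $1$ at \emph{every} $y\in\Sigma$. For each such $y$, Lemma~\ref{lem:mono} gives $\int\delta_y\,d\mu=0$. The function $\delta_y\ge0$ is continuous on $\Sigma\setminus\{y\}$, because $T_x\Sigma$ depends continuously on $x$, so it vanishes there identically. For $x\in\Sigma$ with $x\ne\pm y$ we have $\psi'(u(x))>0$, hence $y^T(x)=y-\langle x,y\rangle x\in T_x\Sigma$; for $x=\pm y$ this vector is zero. Therefore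
\[
y\in\mathbb Rx\oplus T_x\Sigma\qquad\text{for all }x,y\in\Sigma .
\]
Fix $x$ and let $E=\mathbb Rx\oplus T_x\Sigma$, a subspace of dimension $n+1$. Then $f$ is a $C^1$ immersion of $S^n$ into the $n$-sphere $E\cap S^N$. Its image is open by the inverse function theorem and closed by compactness, and $E\cap S^N$ is connected. Hence $f(S^n)=E\cap S^N$. This proves Proposition~\ref{prop:equi}, and with it Theorems~\ref{thm:const} and~\ref{thm:weight}.

\begin{thebibliography}{9}

\bibitem{Fed}
Federer, \emph{Geometric Measure Theory}.

\bibitem{FF}
Federer and Fleming, \emph{Normal and integral currents}, Ann. of Math. \textbf{72} (1960).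

\end{thebibliography}
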